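# The alternating form $V$ and the saddle structure of the multidimensional Fuller system

## A quadratic form that can only grow

Fix an integer $k\ge 2$ and a real number $\beta<0$. On $\mathbb R^{2k}$ consider the form that pairs the first half of the coordinates with the second half, read backwards, with alternating signs:
$$V(z)=\sum_{j=1}^{k}(-1)^{k+j}z_j\,z_{2k+1-j}. \tag{1}$$
For $k=2$ this is $z_2z_3-z_1z_4$; for $k=3$ it is $z_3z_4-z_2z_5+z_1z_6$.

Differentiate $V$ along a chain of integrators $\dot z_i=z_{i+1}$ $(i<2k)$, $\dot z_{2k}=u$. With $z_{2k+1}:=u$, the $j$-th product contributes $(-1)^{k+j}(A_j+B_j)$, where $A_j=z_{j+1}z_{2k+1-j}$ and $B_j=z_jz_{2k+2-j}$. Since $A_j=B_{j+1}$, the alternating signs make the sum telescope. Only $A_k$ and $B_1$ survive: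
$$\dot V=z_{k+1}^2+(-1)^{k+1}z_1u. \tag{2}$$
Suppose $u$ is allowed in $[\beta,1]$, and choose it at each moment so that the last term is as large as possible. This gives
$$\dot z_1=z_2,\ \dots,\ \dot z_{2k-1}=z_{2k},\qquad \dot z_{2k}=\begin{cases}1&\text{if }(-1)^kz_1<0,\\ \beta&\text{if }(-1)^kz_1>0,\end{cases} \tag{3}$$
which is the Hamiltonian system of the multidimensional Fuller problem. Put $m=\min(1,|\beta|)>0$ and $K=\max(1,|\beta|)$. Because $\beta<0$, for either sign of $z_1$ the maximal value of $(-1)^{k+1}z_1u$ is at least $m|z_1|$, so along (3)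
$$\dot V=z_{k+1}^2+\max\big((-1)^{k+1}z_1,\ \beta(-1)^{k+1}z_1\big)\ \ge\ m|z_1|. \tag{4}$$
Thus $V$ increases strictly along every nontrivial motion.

There is more. Formula (2) holds for any chain of integrators, so it also holds for the difference of two motions $z,\tilde z$ with controls $u,\tilde u$. Write $q=(-1)^{k+1}z_1$, $\tilde q=(-1)^{k+1}\tilde z_1$. Then
$$\tfrac{d}{dt}V(z-\tilde z)=(z_{k+1}-\tilde z_{k+1})^2+(q-\tilde q)(u-\tilde u)\ \ge\ (z_{k+1}-\tilde z_{k+1})^2. \tag{5}$$
Indeed $(q-\tilde q)(u-\tilde u)=(qu-q\tilde u)+(\tilde q\tilde u-\tilde qu)$, and both brackets are nonnegative because $u$ maximizes $v\mapsto qv$ and $\tilde u$ maximizes $v\mapsto\tilde qv$ over $[\beta,1]$.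

Inequalities (4) and (5) serve to prove a statement about (3) that looks like a saddle point. Some trajectories fall into the origin, some come out of it, and all others travel from the direction of the first family to the direction of the second. The first task is to say this precisely.

## Solutions, scaling and the angular metric

**Definition (solution).** Put $U(\xi)=\{1\}$, $\{\beta\}$, $[\beta,1]$ according as $(-1)^k\xi<0$, $>0$, $=0$. A *solution* on an interval is an absolutely continuous $z$ with $\dot z_i=z_{i+1}$ for $i<2k$ and $\dot z_{2k}=u(t)\in U(z_1(t))$ for almost every $t$ (a Filippov solution). The function $u$ is its control.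

Since $0\in[\beta,1]$, $z\equiv0$ with $u\equiv0$ is a solution. Inequalities (4) and (5) hold a.e. for solutions, because $u\in U(z_1)$ says exactly that $u$ maximizes $v\mapsto(-1)^{k+1}z_1v$ over $[\beta,1]$. In particular (5) may be used with $\tilde z\equiv 0$.

At the origin uniqueness can fail. For $k=3$ and any $a\ge0$, let $z_1(t)=0$ for $t\le a$ and $z_1(t)=(t-a)^6/6!$ for $t\ge a$, with $z_i=z_1^{(i-1)}$. For $t>a$ we have $(-1)^3z_1<0$ and $\dot z_6=1$, as (3) asks. So infinitely many solutions start at $0$. Away from the origin nothing of the kind happens.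

**Lemma 1.** If $z$ is a solution and $z(t_0)\neq0$, then $z_1$ has no zeros other than possibly $t_0$ near $t_0$. Through each $z_0\ne0$ at time $0$ there is exactly one non-vanishing solution on a maximal interval $(a,b)\ni0$, and it tends to $0$ at every finite endpoint.

*Proof.* Let $j$ be minimal with $z_j(t_0)\ne0$. As $z_1\in C^{2k-1}$ with $z_1^{(i)}=z_{i+1}$,
$$z_1(t)=z_j(t_0)\tfrac{(t-t_0)^{j-1}}{(j-1)!}+o(|t-t_0|^{j-1}).$$
This is nonzero for $t\ne t_0$ near $t_0$, and its sign just before and just after $t_0$ is determined by $z(t_0)$. Hence $u$ is a.e. a constant, determined by $z(t_0)$, on each side, and any two solutions through $z(t_0)$ coincide near $t_0$. Conversely, the curve built from these two constants satisfies the same expansion, so it is a solution near $t_0$. This gives local existence and uniqueness in both time directions. Since $|\dot z_{2k}|\le K$, solutions are bounded, hence Lipschitz, on bounded intervals. So a limit exists at a finite endpoint of the maximal interval, and if it were nonzero the solution could be prolonged. $\square$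

Let $\varphi^t(z_0)$ be this solution, continued by $0$ beyond finite endpoints, and $\varphi^t(0)=0$. For $z_0\neq0$ the curve $t\mapsto\varphi^t(z_0)$ is a solution on $\mathbb R$. Any solution $y$ with $y(0)=z_0\ne0$ coincides with $\varphi^t(z_0)$ on the maximal interval around $0$ on which $y\ne0$. Also $\varphi^{s+t}=\varphi^s\varphi^t$ for $s,t\ge0$, and $\varphi^{s}(\varphi^t(z_0))=\varphi^{s+t}(z_0)$ for all real $s$ if $\varphi^t(z_0)\ne0$.

A *trajectory* will always mean a curve $t\mapsto\varphi^t(z_0)$ with $z_0\ne0$, up to shift of time. This is the convention that a trajectory which reaches the origin stays there and that the trivial trajectory is excluded. A *solution* in the wider sense may arrive at $0$ and leave again; we keep the wider notion because limits of trajectories are only known to be solutions.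

**Definition (switches, chattering, integral variety).** Switches are the instants at which $z_1$ changes sign. A trajectory is *chattering* if its switching instants accumulate at a finite time. An *integral variety* is a subset of $\mathbb R^{2k}$ that is a union of trajectories. (We let it contain the origin.)

**Definition (scaling group).** For $\mu>0$ let $(\mathfrak g_\mu z)_i=\mu^{2k+1-i}z_i$.

If $z$ is a solution and $y(t)=\mathfrak g_\mu z(t/\mu)$, then $\dot y_i=\mu^{2k-i}z_{i+1}(t/\mu)=y_{i+1}$, $\dot y_{2k}=u(t/\mu)$, and $y_1$ has the sign of $z_1(t/\mu)$. So $y$ is a solution and $\varphi^t(\mathfrak g_\mu z)=\mathfrak g_\mu\varphi^{t/\mu}(z)$. In (1) the $j$-th product has weight $(2k+1-j)+j$, so $V(\mathfrak g_\mu z)=\mu^{2k+1}V(z)$.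

**Definition (angular metric).** Put $\rho(z)=\sum_{i=1}^{2k}|z_i|^{2/(2k+1-i)}$, $\lambda(z)=\rho(z)^{1/2}$, $S=\{\rho=1\}$ and $\pi(z)=\mathfrak g_{1/\lambda(z)}z$ for $z\ne0$. The angular distance is $|\pi(z)-\pi(w)|$. A trajectory tends to $\mathfrak N$ in this metric if $\operatorname{dist}(\pi(z(t)),\pi(\mathfrak N\setminus\{0\}))\to0$.

Since $\rho(\mathfrak g_\mu z)=\mu^2\rho(z)$, we have $\lambda(\mathfrak g_\mu z)=\mu\lambda(z)$, and each orbit of the group off $0$ meets $S$ in the single point $\pi(z)$. Also $|z_i|\le\lambda(z)^{2k+1-i}$, so $S$ is compact. For $k=2$, $\rho=|z_1|^{1/2}+|z_2|^{2/3}+|z_3|+z_4^2$, and $z=(0,0,0,c)$ with $c\ne0$ has $\lambda(z)=|c|$ and $\pi(z)=(0,0,0,\operatorname{sgn}c)$. The metric forgets size and keeps direction.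

**The conjecture (saddle structure).** *There exist two $k$-dimensional integral varieties $\mathfrak N^+$ and $\mathfrak N^-$ of system (3) with chattering trajectories such that the trajectories in $\mathfrak N^+$ approach the origin as time is increasing while those in $\mathfrak N^-$ approach it as time is decreasing. All other trajectories tend to $\mathfrak N^-$ as $t\to\infty$ and to $\mathfrak N^+$ as $t\to-\infty$ in the angular metric.*

Here "with chattering trajectories" means that the varieties contain such trajectories. For $k=3$, $\beta=-1$ two such three-dimensional varieties filled by trajectories through the origin are known: $\mathfrak N^+$ contains chattering trajectories and also two trajectories with constant control $u\equiv1$, $u\equiv-1$ that reach the origin without switches, and $\mathfrak N^-$ has the same structure with time reversed. The sets to work with are forced on us: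
$$\mathfrak N^\pm=\{0\}\cup\{z_0\ne0:\ \varphi^t(z_0)\to0\text{ as }t\to\pm\infty\}, \tag{6}$$
arrival in finite time included.

**Theorem A.** For every $k\ge2$ and $\beta<0$ the conjecture is true, with $\mathfrak N^\pm$ as in (6). These are closed $k$-dimensional integral varieties containing chattering trajectories. Trajectories in $\mathfrak N^+$ reach the origin in finite time as $t$ increases, those in $\mathfrak N^-$ as $t$ decreases. For every trajectory $z(t)$ outside $\mathfrak N^+\cup\mathfrak N^-$ we have $z(t)\ne0$ for all $t\in\mathbb R$, and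
$$\operatorname{dist}(\pi(z(t)),\pi(\mathfrak N^-\setminus\{0\}))\to0\ (t\to+\infty),\qquad \operatorname{dist}(\pi(z(t)),\pi(\mathfrak N^+\setminus\{0\}))\to0\ (t\to-\infty).$$

A second theorem, stated after the proof of this one, sharpens it: uniqueness of the pair, an optimal control interpretation, Lipschitz regularity, growth and convergence rates, and the necessity of $\beta<0$.

## The portraits for $k=1$ and $k=2$

**The plane ($k=1$).** This is outside the theorem, but the saddle can be drawn. Here $\dot z_1=z_2$, with $\dot z_2=1$ if $z_1>0$ and $\beta$ if $z_1<0$, and $V=z_1z_2$. The function $E=\max(z_1,\beta z_1)-\tfrac12z_2^2$ has derivative $uz_2-z_2u=0$, so it is constant. On $E=0$ the two half-parabolas with $z_1z_2<0$ run into the origin, and the two with $z_1z_2>0$ run out of it: $z_1=u_0(t-b)^2/2$ with $u_0\in\{1,\beta\}$. If $E>0$, then $z_1$ never vanishes, so $u$ is constant. If $E<0$, then $|z_2|\ge\sqrt{2|E|}$, so $z_1$ is strictly monotone and vanishes once. Either way $u=u_0$ is constant for large $t$, so $\mathfrak g_{1/t}z(t)=(z_1/t^2,z_2/t)\to(u_0/2,u_0)$,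 a point of an outgoing half-parabola. For $t\to-\infty$, similarly $\mathfrak g_{1/|t|}z(t)\to(u_0/2,-u_0)$, a point of an incoming one. So we see a saddle with one-dimensional $\mathfrak N^\pm$, but no chattering.

**A chattering trajectory for $k=2$, $\beta=-1$.** Now $z_1^{(4)}=-1$ where $z_1>0$ and $+1$ where $z_1<0$. If $u=u_0$ were constant just before arrival at the origin at time $b$, then $z_1=u_0(t-b)^4/24$ would have the sign of $u_0$, while (3) demands the opposite sign. So arrival must involve infinitely many switches. Look for a self-similar one: an arc on $[0,1]$ with $z(0)=(0,a,b,c)$, $z_1>0$ inside, and $z(1)=-\mathfrak g_qz(0)$ with $0<q<1$. On the arc $z_1=at+bt^2/2+ct^3/6-t^4/24$, and the conditions on $z_4(1),z_3(1),z_2(1)$ are $c-1=-qc$, $b+c-\frac12=-q^2b$, $a+b+\frac c2-\frac16=-q^3a$. They give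
$$c=\frac1{1+q},\qquad b=\frac{q-1}{2(1+q)(1+q^2)},\qquad a=\frac{q^2-3q+1}{6(1+q^2)(1+q^3)} .$$
(For $a$, one uses $q^3-2q^2-2q+1=(q+1)(q^2-3q+1)$.) The remaining condition $z_1(1)=0$, i.e. $24a+12b+4c=1$, becomes after clearing denominators
$$q^5-4q^4-q^3+q^2+4q-1=(q-1)(q^4-3q^3-4q^2-3q+1)=0 .$$
With $p=q+1/q$ the quartic reads $p^2-3p-6=0$, so $p=(3+\sqrt{33})/2\approx4.372$ and $q\approx0.2421$. Is $z_1>0$ on $(0,1)$? Write $z_1=t(1-t)Q(t)$ with $Q(t)=\frac{t^2}{24}+\alpha t+a$ and $\alpha=\frac1{24}-\frac c6=\frac{q-3}{24(1+q)}$. Since $q<\frac13$, we have $\alpha<-\frac1{12}$, so $Q$ decreases on $[0,1]$. Moreover $Q(1)=-z_2(1)=q^3a$, and $a>0$ because $q^2-3q+1=(p-3)q>0$. So $Q>0$ on $[0,1]$.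

For $\beta=-1$ the negative of a solution is a solution. Hence $z(1+s)=-\mathfrak g_qz(s/q)$ continues the arc, and so on with arcs of length $q^2,q^3,\dots$. The trajectory reaches $0$ at time $1/(1-q)$ after infinitely many switches. In accordance with (4), $V(z(0))=ab<0$.

## Where direct constructions stop

The natural next move is to repeat the self-similar ansatz for larger $k$. Suppose it produces an arc. The trajectory together with its images under $\mathfrak g_\mu$ fills a set parametrized by $(\mu,t)$, hence of dimension at most $2$. For $k\ge3$ this falls short of dimension $k$. Even for $k=2$, where the count is right, the computation says nothing about trajectories that are not self-similar, and for $\beta\neq-1$ the oddness used above is lost. A stable manifold theorem at the origin is not available either: the right side is discontinuous on a hyperplane through $0$, and the linear chain left when $u=0$ is nilpotent.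

The second natural move is to use $V$ as a Lyapunov function. By (4), a trajectory that ends at $0$ has $V<0$ beforehand. But $V$ is indefinite, and $V(z_0)<0$ does not imply arrival: for $k=1$ the set $V<0$ consists of two open quadrants, while $\mathfrak N^+\setminus\{0\}$ is two curves in them. So (4) by itself produces no trajectory that reaches $0$, and it does not see the dimension.

Three observations close the gap. By (5), if $z,w\in\mathfrak N^+$ then $V(\varphi^t(z)-\varphi^t(w))$ increases to $0$. If the second halves of the coordinates of $z$ and $w$ agree, this quantity starts at $0$, and we shall deduce $z=w$; so $\mathfrak N^+$ is at most a graph over the second half. Second, the second half of the coordinates is the state of a convex minimization problem and the first half is its adjoint vector, so minimizers on $[0,T]$ supply a point of the graph over every state when $T\to\infty$. Third, rescaling by $\mathfrak g_\mu$ combined with the sign of $V$ identifies all possible limits, both in the passage $T\to\infty$ and for the trajectories outside $\mathfrak N^\pm$.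

## State and adjoint coordinates, reversal, compactness

For $1\le i\le k$ put
$$x_i=z_{k+i},\qquad \psi_i=(-1)^{i+1}z_{k+1-i}. \tag{7}$$
The map $z\mapsto(\psi,x)$ is a signed permutation of coordinates, hence an isometry. Along a solution
$$\dot x_i=x_{i+1}\ (i<k),\quad \dot x_k=u,\qquad \dot\psi_1=x_1,\quad\dot\psi_i=-\psi_{i-1}\ (i\ge2). \tag{8}$$
Further, $\psi_k=(-1)^{k+1}z_1$, so the condition $u\in U(z_1)$ means that $u$ maximizes $v\mapsto\psi_kv$ over $[\beta,1]$. Finally $V(z)=\langle\psi,x\rangle$, and (2), (4), (5) read
$$\dot V=x_1^2+\psi_ku=x_1^2+\max(\psi_k,\beta\psi_k),\qquad \tfrac d{dt}V(z-\tilde z)\ge(x_1-\tilde x_1)^2 .$$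
For $k=2$: $\psi=(z_2,-z_1)$ and $x=(z_3,z_4)$.

**Reversal.** Let $(Rz)_i=(-1)^{i+1}z_i$. If $z(t)$ is a solution and $y(t)=Rz(-t)$, then $\dot y_i=(-1)^{i+2}z_{i+1}(-t)=y_{i+1}$, $\dot y_{2k}=(-1)^{2k+2}u(-t)=u(-t)$ and $y_1(t)=z_1(-t)$. So $y$ is a solution with control $u(-t)$. $R$ is an isometry, $\rho\circ R=\rho$, and $R$ commutes with $\mathfrak g_\mu$ and $\pi$. In (1) the $j$-th product is multiplied by $(-1)^{(j+1)+(2k+2-j)}=-1$, so $V(Rz)=-V(z)$. Hence $\mathfrak N^-=R\,\mathfrak N^+$, and every statement about $\mathfrak N^+$ and $t\to+\infty$ has a mirror image.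

**Lemma 2.** (i) There is $C_0=C_0(k,\beta)$ with $\lambda(z(t))\le C_0(\lambda(z(0))+|t|)$ for every solution. (ii) Let $z^n$ be solutions on $[0,c_n]$ with $z^n(0)$ bounded and $c_n\to c\in(0,\infty]$. Then a subsequence converges locally uniformly on $[0,c)$ to a solution. The same holds on $[-c_n,0]$ and $(-c,0]$.

*Proof.* (i) By Taylor's formula
$$|z_i(t)|\le\sum_{j\ge i}|z_j(0)|\tfrac{|t|^{j-i}}{(j-i)!}+K|t|^{2k+1-i}.$$
With $\Lambda=\lambda(z(0))+|t|$ and $|z_j(0)|\le\lambda(z(0))^{2k+1-j}$, the right side is at most $(2k+K)\Lambda^{2k+1-i}$. The exponents $2/(2k+1-i)$ are at most $2$ and $2k+K\ge1$, so $\rho(z(t))\le2k(2k+K)^2\Lambda^2$. (ii) By (i) the $z^n$ are uniformly bounded and equi-Lipschitz on bounded time sets. By Arzelà–Ascoli and a diagonal choice a subsequence converges locally uniformly to some $z$, and $\dot z_i=z_{i+1}$ for $i<2k$ by passing to the limit in the integrated equations. All difference quotients of $z_{2k}^n$ lie in $[\beta,1]$, hence so do those of $z_{2k}$. So $z_{2k}$ is Lipschitz with derivative in $[\beta,1]$ a.e. If $z_1(t)\ne0$,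 then near $t$ and for large $n$ the function $z_1^n$ has the sign of $z_1$, so $z_{2k}^n$ is affine there with the slope that (3) prescribes, and so is $z_{2k}$. Hence $z$ is a solution. The backward case follows by reversal. $\square$

We shall often use that solutions starting in a bounded set have a common Lipschitz constant on intervals of bounded length, in both time directions, by (i).

## Bounded $V$ forces convergence to the origin

**Lemma 3.** (i) $V$ is nondecreasing along solutions. If $V(z(\cdot))$ is constant on an interval of positive length, then $z\equiv0$ there. (ii) If $z$ is a solution on $[0,\infty)$ and $V(z(t))$ is bounded above, then $z(t)\to0$ as $t\to\infty$. (iii) If $z$ is a solution on $(-\infty,0]$ and $V(z(t))$ is bounded below, then $z(t)\to0$ as $t\to-\infty$.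

*Proof.* (i) By (4), constancy forces $z_1\equiv0$, so its derivatives $z_2,\dots,z_{2k}$ vanish.

(ii) The purpose is to pass from $\int_0^\infty|z_1|\,dt<\infty$, which (4) gives, to decay of all coordinates. First, if $f\in C^{2k-1}[0,1]$ and $f^{(2k-1)}$ has Lipschitz constant $K'$, then
$$\max|f^{(j)}|\le C\Big(\int_0^1|f|+K'\Big),\qquad 0\le j\le2k-1,$$
with $C$ depending only on $k$. To see this write $f=P+r$, $P$ the Taylor polynomial at $0$ of degree at most $2k-1$. Then $|r^{(j)}|\le K'$ for $0\le j\le2k-1$, so $\int|P|\le\int|f|+K'$. On the finite-dimensional space of polynomials of degree at most $2k-1$, $\max|P^{(j)}|$ is bounded by a constant times $\int_0^1|P|$. Now apply this to $f(s)=z_1(t+\varepsilon s)$. Here $f^{(j)}=\varepsilon^jz_{j+1}(t+\varepsilon s)$ and $f^{(2k-1)}$ has Lipschitz constant $K\varepsilon^{2k}$, so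
$$\varepsilon^j|z_{j+1}(t)|\le C\Big(\varepsilon^{-1}\int_t^{t+\varepsilon}|z_1|\,ds+K\varepsilon^{2k}\Big).$$
Letting $t\to\infty$ gives $\limsup|z_{j+1}(t)|\le CK\varepsilon^{2k-j}$ for every $\varepsilon>0$. Since $j\le2k-1$, $z_{j+1}(t)\to0$.

(iii) Apply (ii) to $Rz(-t)$, along which $V$ is $-V(z(-t))$. $\square$

## The two varieties, read off from the sign of $V$

**Lemma 4.** Let $z_0\ne0$. The following are equivalent: (a) $z_0\in\mathfrak N^+$; (b) $V(\varphi^t(z_0))\le0$ for all $t\ge0$; (c) some solution $y$ on $[0,\infty)$ with $y(0)=z_0$ has $V(y(t))$ bounded above; (d) $\varphi^{t_n}(z_0)$ is bounded for some $t_n\to\infty$. In this case $V(z_0)<0$. Symmetrically $V>0$ on $\mathfrak N^-\setminus\{0\}$, and a solution $y$ on $(-\infty,0]$ with $y(0)=z_0$ and $V(y)$ bounded below shows $z_0\in\mathfrak N^-$. In particular $\mathfrak N^+\cap\mathfrak N^-=\{0\}$.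

*Proof.* (a)⇒(b): $V(\varphi^t(z_0))$ is nondecreasing with limit $V(0)=0$. (b)⇒(c): take $y=\varphi^{(\cdot)}(z_0)$. (c)⇒(a): if $y$ vanishes somewhere, then up to its first zero it equals $\varphi^t(z_0)$, which therefore reaches $0$. Otherwise $y(t)=\varphi^t(z_0)$ for all $t\ge0$ and Lemma 3(ii) applies. (a)⇒(d) is clear. (d)⇒(c): $V(\varphi^{t_n}(z_0))$ is bounded, and by monotonicity $V(\varphi^t(z_0))$ is bounded above. If (b) holds and $V(z_0)\ge0$, then $V\equiv0$ on $[0,\infty)$ and $z_0=0$ by Lemma 3(i), a contradiction. The rest follows by reversal. $\square$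

Condition (c) is the useful one: it is stable under limits.

**Lemma 5.** $\mathfrak N^+$ is closed, $\mathfrak g_\mu$-invariant, and a union of complete trajectories (with $0$). Each $z_0\in\mathfrak N^+\setminus\{0\}$ has a trajectory non-vanishing for all $t\le0$. The set $\pi(\mathfrak N^+\setminus\{0\})=\mathfrak N^+\cap S$ is compact. Analogously for $\mathfrak N^-$.

*Proof.* Backward from $z_0\in\mathfrak N^+\setminus\{0\}$ we have $V\le V(z_0)<0$, so the trajectory never vanishes, and its points flow forward through $z_0$ to $0$; forward points obviously stay in $\mathfrak N^+$. Invariance follows from $\varphi^t(\mathfrak g_\mu z)=\mathfrak g_\mu\varphi^{t/\mu}(z)$ and gives $\pi(\mathfrak N^+\setminus\{0\})=\mathfrak N^+\cap S$. For closedness let $\mathfrak N^+\ni z^n\to z_0\ne0$. By Lemma 2 a subsequence of $\varphi^t(z^n)$ converges on $[0,\infty)$ to a solution from $z_0$ with $V\le0$. By Lemma 4(c), $z_0\in\mathfrak N^+$. Compactness follows since $S$ is compact. $\square$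

**Lemma 6 (finite time).** There is $\tau>0$ such that every $z\in\mathfrak N^+\setminus\{0\}$ reaches the origin within time $2\tau\lambda(z)$.

*Proof.* **Step 1: halving the size in a uniform time.** Claim: for some $\tau$, every $z\in\mathfrak N^+\cap S$ has $\lambda(\varphi^t(z))\le\frac12$ for some $t\in[0,\tau]$. Otherwise there are $z^n\in\mathfrak N^+\cap S$ with $\lambda(\varphi^t(z^n))>\frac12$ on $[0,n]$. A limit solution on $[0,\infty)$ has $V\le0$ and $\lambda\ge\frac12$, contradicting Lemma 3(ii).

**Step 2: summing the times.** By homogeneity, from $z\in\mathfrak N^+\setminus\{0\}$ the value $\lambda$ is at least halved within time $\tau\lambda(z)$, and we land in $\mathfrak N^+$ again. Iterating, the total time is at most $\tau\lambda(z)\sum_{n\ge0}2^{-n}=2\tau\lambda(z)$. If $0$ has not been met earlier, at the limiting time $\lambda=0$ by continuity. $\square$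

## $\mathfrak N^+$ is a graph over the states

**Lemma 7 (strict monotonicity).** If $z\ne w$ are in $\mathfrak N^+$, then $V(z-w)=\langle\psi_z-\psi_w,x_z-x_w\rangle<0$. On $\mathfrak N^-$ it is $>0$.

*Proof.* By (5), $V(\varphi^t(z)-\varphi^t(w))$ is nondecreasing on $[0,\infty)$, and by Lemma 6 it is $0$ for large $t$. So it is $\le0$ at $t=0$. If it is $0$ there, it vanishes identically, and (5) gives that the $(k+1)$-st coordinates of the two trajectories agree for all $t\ge0$. Differentiating, the coordinates $k+1,\dots,2k$ agree. The difference of the first coordinates has vanishing $k$-th derivative, so it is a polynomial of degree less than $k$ on $[0,\infty)$. It vanishes for large $t$, so it is $0$, and all coordinates agree. Thus $z=w$. For $\mathfrak N^-$ use $V(Rz-Rw)=-V(z-w)$. $\square$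

**Lemma 8 ($k$-dimensionality).** For each $x\in\mathbb R^k$ there is exactly one $\psi=:\Phi(x)$ with $(\psi,x)\in\mathfrak N^+$, and $\Phi:\mathbb R^k\to\mathbb R^k$ is continuous. So $\mathfrak N^+$ is the graph of a continuous map over $\mathbb R^k$, and it is homeomorphic to $\mathbb R^k$. Likewise $\mathfrak N^-$.

*Proof.* **Step 1: at most one $\psi$.** If $z,w\in\mathfrak N^+$ have the same $x$, then $V(z-w)=\langle\psi_z-\psi_w,0\rangle=0$, so $z=w$ by Lemma 7.

**Step 2: a minimization problem on $[0,T]$, to manufacture solutions with prescribed $x(0)$.** Fix $x^0\in\mathbb R^k$ and $T>0$. Let $\mathcal U_T=\{u\in L^2(0,T):\beta\le u\le1\text{ a.e.}\}$, a convex, closed, bounded set, and $J(u)=\frac12\int_0^Tx_1^2\,dt$, where $\dot x_i=x_{i+1}$, $\dot x_k=u$, $x(0)=x^0$. Since $x_1$ depends on $u$ affinely and continuously, $J$ is convex and continuous, hence weakly lower semicontinuous, and $\mathcal U_T$ is weakly compact. So a minimizer $u$ exists. For $v\in\mathcal U_T$ let $y(0)=0$, $\dot y_i=y_{i+1}$, $\dot y_k=v-u$. For $\theta\in(0,1]$ the control $u+\theta(v-u)$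 has state $x+\theta y$, and
$$0\le J(u+\theta(v-u))-J(u)=\theta\int_0^Tx_1y_1\,dt+\tfrac{\theta^2}2\int_0^Ty_1^2\,dt .$$
Dividing by $\theta$ and letting $\theta\to0$ gives $\int_0^Tx_1y_1\,dt\ge0$.

**Step 3: the minimizer with its adjoint is a solution of (3).** Define $\psi$ on $[0,T]$ by $\dot\psi_1=x_1$, $\dot\psi_i=-\psi_{i-1}$ $(i\ge2)$, $\psi(T)=0$. As in (2), the products $\psi_iy_{i+1}$ cancel and $\frac d{dt}\langle\psi,y\rangle=x_1y_1+\psi_k(v-u)$. Since $\langle\psi,y\rangle=0$ at both ends, $\int_0^T\psi_k(v-u)\,dt=-\int_0^Tx_1y_1\,dt\le0$ for all $v\in\mathcal U_T$. Choose $v=1$ where $\psi_k>0$, $v=\beta$ where $\psi_k<0$, $v=u$ where $\psi_k=0$. Then the integrand is $\ge0$, so it is $0$ a.e. Hence $u=1$ a.e. where $\psi_k>0$ and $u=\beta$ a.e. where $\psi_k<0$. By (8), $z^T=(\psi,x)$ is a solution on $[0,T]$ with $x(0)=x^0$. Since $V(z^T(T))=\langle0,x(T)\rangle=0$, we have $V(z^T)\le0$ on $[0,T]$.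

**Step 4: $z^T(0)$ stays bounded as $T\to\infty$.** This is needed for a limit in $T$. Suppose $T_n\to\infty$ and $\lambda_n=\lambda(z^{T_n}(0))\to\infty$. Rescale: $w^n(s)=\mathfrak g_{1/\lambda_n}z^{T_n}(\lambda_ns)$ is a solution on $[0,c_n]$, $c_n=T_n/\lambda_n$. Then $w^n(0)\in S$; its $x$-part, with entries $\lambda_n^{-(k+1-i)}x_i^0$, tends to $0$; $V(w^n)\le0$; and $w^n(c_n)$ has $\psi$-part $0$. Pass to a subsequence with $w^n(0)\to w_0\in S$, so $x(w_0)=0$, and $c_n\to c\in[0,\infty]$. If $c=0$, the common Lipschitz constant shows that the $\psi$-part of $w^n(0)$ tends to $0$, so $w_0=0\notin S$, a contradiction. If $c>0$, a limit solution $w$ on $[0,c)$ has $V(w)\le0$, nondecreasing, and $V(w(0))=\langle\psi(w_0),0\rangle=0$. So $V(w)\equiv0$, and $w\equiv0$ by Lemma 3(i), contradicting $w(0)\in S$.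

**Step 5: existence of $\psi$.** By Step 4 there are $T_n\to\infty$ with $z^{T_n}(0)\to z_0$, where $x(z_0)=x^0$. By Lemma 2 a limit solution on $[0,\infty)$ from $z_0$ has $V\le0$. So $z_0\in\mathfrak N^+$ by Lemma 4(c), or $z_0=0\in\mathfrak N^+$.

**Step 6: continuity.** The graph $\mathfrak N^+$ is closed by Lemma 5, so it is enough that $\Phi$ is locally bounded. If $x^n\to x$ and $|\Phi(x^n)|\to\infty$, then $\lambda_n=\lambda(\Phi(x^n),x^n)\to\infty$. The points $\mathfrak g_{1/\lambda_n}(\Phi(x^n),x^n)$ lie in the compact set $\mathfrak N^+\cap S$ and their $x$-parts tend to $0$. An accumulation point lies in $\mathfrak N^+\cap S$ and has $x=0$. By Step 1 it is the origin, which is not in $S$, a contradiction.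

**Step 7: $\mathfrak N^-$.** $R$ changes only signs of coordinates, so it maps graphs over the $x$-space to graphs over the $x$-space, and $\mathfrak N^-=R\mathfrak N^+$. $\square$

## Chattering and the parity of $k$

**Lemma 9.** Every trajectory in $\mathfrak N^\pm\setminus\{0\}$ is chattering, except, for odd $k$ only, the two trajectories in each of $\mathfrak N^\pm$ with constant control $u\equiv1$ and $u\equiv\beta$. In particular both varieties contain chattering trajectories.

*Proof.* **Step 1: what a non-chattering arrival looks like.** Let a trajectory in $\mathfrak N^+\setminus\{0\}$ reach $0$ at time $b$, finite by Lemma 6. If switches do not accumulate at $b$, then on some $(b-\varepsilon,b)$ the function $z_1$ does not change sign; its zeros there are isolated by Lemma 1, so $u$ is a.e. a constant $u_0\in\{1,\beta\}$. Integrating back from $z(b)=0$ gives $z_1=u_0(t-b)^{2k}/(2k)!$, which has the sign of $u_0$. By (3), $u_0=1$ requires $(-1)^kz_1<0$ with $z_1>0$, and $u_0=\beta<0$ requires $(-1)^kz_1>0$ with $z_1<0$. Both are violated for even $k$. For odd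 $k$ both hold, the formula defines a solution for all $t<b$, and by backward uniqueness it is the whole trajectory before $b$. So for odd $k$ there are exactly two exceptions, and as sets they are orbits $\{\mathfrak g_\mu p:\mu>0\}$, $\{\mathfrak g_\mu p':\mu>0\}$, because $z_i(b-\mu)=u_0(-\mu)^{2k+1-i}/(2k+1-i)!$.

**Step 2: the exceptions do not exhaust $\mathfrak N^+$.** If they did, the continuous map $\pi$ would take $\mathfrak N^+\setminus\{0\}$ onto the two-point set $\{\pi(p),\pi(p')\}$. But $\mathfrak N^+\setminus\{0\}$ is homeomorphic to $\mathbb R^k\setminus\{0\}$ (note $\Phi(0)=0$), which is connected for $k\ge2$. For $\mathfrak N^-$ reverse time. $\square$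

## Blowing down the remaining trajectories: proof of Theorem A

That $\mathfrak N^\pm$ are closed integral varieties is Lemma 5; that they are $k$-dimensional is Lemma 8; arrival in finite time is Lemma 6; chattering is Lemma 9; each with its mirror image. A trajectory outside $\mathfrak N^+\cup\mathfrak N^-$ never reaches $0$ in either time direction, by (6), so it is nonzero on $\mathbb R$. By reversal it remains to treat $t\to+\infty$.

**Step 1: such a trajectory escapes.** Let $z_0=z(0)\notin\mathfrak N^+$ and write $\lambda(t)=\lambda(z(t))$. By Lemma 4(d), no sequence $z(t_n)$ with $t_n\to\infty$ is bounded, so $\lambda(t)\to\infty$.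

**Step 2: rescale to size one, looking backward.** Suppose the claim fails: there are $t_n\to\infty$ and $\varepsilon>0$ with $\operatorname{dist}(\pi(z(t_n)),\mathfrak N^-\cap S)\ge\varepsilon$. Put $\lambda_n=\lambda(t_n)$, $c_n=t_n/\lambda_n$ and
$$y^n(s)=\mathfrak g_{1/\lambda_n}z(t_n+\lambda_ns),\qquad s\in[-c_n,0].$$
These are solutions with $y^n(0)=\pi(z(t_n))\in S$ and $y^n(-c_n)=\mathfrak g_{1/\lambda_n}z_0\to0$. By monotonicity of $V$, $V(y^n(s))\ge\lambda_n^{-(2k+1)}V(z_0)\to0$. So the initial value, even if $V(z_0)<0$, disappears in the limit. Pass to a subsequence with $y^n(0)\to y_0\in S$, $c_n\to c\in[0,\infty]$.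

**Step 3: the limit point lies in $\mathfrak N^-$.** If $c=0$, the common Lipschitz constant gives $y_0=\lim y^n(-c_n)=0\notin S$, which is impossible. So $c>0$, and by Lemma 2 we may assume $y^n\to y$ locally uniformly on $(-c,0]$, a solution with $y(0)=y_0$ and $V(y)\ge0$.

If $c<\infty$, let $L$ be a common Lipschitz constant. Then $|y^n(s)|\le|y^n(-c_n)|+L(s+c_n)$, so $|y(s)|\le L(s+c)$ and $y(s)\to0$ as $s\downarrow-c$. As long as $y$ is nonzero going backward from $0$, it equals $\varphi^s(y_0)$. So either $y$ vanishes somewhere in $(-c,0)$ or it tends to $0$ at $-c$; in both cases the backward trajectory of $y_0$ reaches $0$, and $y_0\in\mathfrak N^-$.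

If $c=\infty$, then $V(y)\ge0$ on $(-\infty,0]$, and $y_0\in\mathfrak N^-$ by the mirror of Lemma 4(c).

In both cases $\pi(z(t_n))\to y_0\in\mathfrak N^-\cap S$, contradicting the choice of $t_n$. $\blacksquare$

## Sharper statements

**Theorem B.** Under the same hypotheses:

1. **(Classification, uniqueness.)** Each nontrivial trajectory is of exactly one of three types: in $\mathfrak N^+$, in $\mathfrak N^-$, or "other". $\mathfrak N^\pm$ are the only varieties satisfying the conjecture (up to inclusion of the point $0$). The chattering trajectories are exactly those in $\mathfrak N^\pm\setminus\{0\}$, minus the two constant-control trajectories in each of $\mathfrak N^\pm$ when $k$ is odd.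
2. **(Optimal synthesis.)** $\Phi=-\nabla\mathcal S$, where $\mathcal S(x)=\min\frac12\int_0^\infty x_1^2\,dt$ is the value function of the Fuller problem (minimum over controls with values in $[\beta,1]$, state equations as in (8), $x(0)=x$). $\mathcal S$ is $C^1$ and strictly convex.
3. **(Regularity.)** $\mathfrak N^\pm$ are graphs of globally Lipschitz maps over $k$-dimensional linear subspaces of $\mathbb R^{2k}$, hence bi-Lipschitz to $\mathbb R^k$.
4. **(Growth.)** There are $0<c<C$ depending only on $k,\beta$ with $ct\le\lambda(z(t))\le Ct$ for all large $t$, for every trajectory not in $\mathfrak N^+$. Likewise for $t\to-\infty$ off $\mathfrak N^-$, with $|t|$.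
5. **(Rate.)** $F(z)=\sup_{w\in\mathfrak N^-}(-V(z-w))$ is finite and $\ge0$, vanishes exactly on $\mathfrak N^-$, satisfies $F(\mathfrak g_\mu z)=\mu^{2k+1}F(z)$, and is nonincreasing along trajectories. For all $t\ge0$ with $z(t)\ne0$,
$$\operatorname{dist}(z(t),\mathfrak N^-)\le\sqrt{2F(z(0))},\qquad\operatorname{dist}(\pi(z(t)),\mathfrak N^-)\le\sqrt{2F(z(0))}\;\lambda(z(t))^{-(k+\frac12)}. \tag{9}$$
So off $\mathfrak N^+$ the second distance is $O(t^{-(k+1/2)})$, and the angular distance $\operatorname{dist}(\pi(z(t)),\pi(\mathfrak N^-\setminus\{0\}))$ is $O(t^{-1-\frac1{2k}})$. If the Hamiltonian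
$$H=\sum_{i<k}\psi_ix_{i+1}+\max(\psi_k,\beta\psi_k)-\tfrac12x_1^2 \tag{10}$$
is nonzero on the trajectory, then $\operatorname{dist}(\pi(z(t)),\mathfrak N^-)\ge c'|H|\,t^{-2k}$ for large $t$, with $c'=c'(k,\beta)>0$. The mirrored statements hold for $t\to-\infty$.
6. **(Necessity of $\beta<0$.)** If $0\le\beta<1$, every trajectory of (3) has at most $2k$ sign changes of $z_1$. No chattering trajectory exists and the conjecture fails.

### Uniqueness of the pair (item 1)

The three types exclude each other since $\mathfrak N^+\cap\mathfrak N^-=\{0\}$. For the chattering trajectories, suppose switches accumulate at $t_*$. Each switch is a zero of $z_1$, so $z(t_*)=0$, since otherwise Lemma 1 makes the zeros isolated near $t_*$. As there are no switches while the trajectory rests at $0$, it reaches or leaves the origin at $t_*$ and lies in $\mathfrak N^+$ or $\mathfrak N^-$. Lemma 9 says which of those chatter.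

Let $(\mathfrak N^+_1,\mathfrak N^-_1)$ be another pair satisfying the conjecture, consisting of maximal trajectories. The approach conditions say $\mathfrak N_1^\pm\subset\mathfrak N^\pm$. Suppose a nontrivial trajectory lies in $\mathfrak N^+$ but not in $\mathfrak N_1^+$. It is not in $\mathfrak N_1^-\subset\mathfrak N^-$ either, so it is one of the "other" trajectories of this pair and must approach $\mathfrak N_1^-$ angularly as time increases. But it is absorbed at $0$ at a finite time, where $\pi$ is undefined, and until then $\pi(z(t))$ lies in $\mathfrak N^+\cap S$, a compact set disjoint from the compact set $\mathfrak N^-\cap S\supset\pi(\mathfrak N^-_1\setminus\{0\})$. So the distance stays bounded below, and the requirement fails. The argument for $\mathfrak N^-$, with $t$ decreasing, is symmetric.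

### The value function (item 2)

**Step 1: optimality of the states of $\mathfrak N^+$.** Let $z=(\psi,x)$ be the trajectory from $(\Phi(x^0),x^0)\in\mathfrak N^+$ (identically $0$ if $x^0=0$), with control $u$. Let $\tilde x$ be any state with control $\tilde u\in[\beta,1]$ and $\tilde x(0)=\tilde x^0$. As in (2),
$$\tfrac d{dt}\langle\psi,\tilde x-x\rangle=x_1(\tilde x_1-x_1)+\psi_k(\tilde u-u)\le\tfrac12\tilde x_1^2-\tfrac12x_1^2,$$
because $x_1\tilde x_1\le\frac12(x_1^2+\tilde x_1^2)$ and $u$ maximizes $\psi_kv$. After a finite time $\psi=0$ and $x=0$. Integrating,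
$$\tfrac12\int_0^\infty\tilde x_1^2\,dt\ \ge\ \tfrac12\int_0^\infty x_1^2\,dt-\langle\Phi(x^0),\tilde x^0-x^0\rangle .$$
With $\tilde x^0=x^0$ this shows that $x$ is optimal, so the minimum is attained and finite.

**Step 2: differentiability.** Taking $\tilde x$ optimal, $\mathcal S(\tilde x^0)\ge\mathcal S(x^0)-\langle\Phi(x^0),\tilde x^0-x^0\rangle$. Exchanging the roles and combining,
$$0\le\mathcal S(\tilde x^0)-\mathcal S(x^0)+\langle\Phi(x^0),\tilde x^0-x^0\rangle\le\langle\Phi(x^0)-\Phi(\tilde x^0),\tilde x^0-x^0\rangle=o(|\tilde x^0-x^0|),$$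
the last by continuity of $\Phi$. So $\nabla\mathcal S=-\Phi$ is continuous. By Lemma 7, $\langle\nabla\mathcal S(x)-\nabla\mathcal S(\tilde x),x-\tilde x\rangle=-V(z-w)>0$ for $x\neq\tilde x$, where $z=(\Phi(x),x)$ and $w=(\Phi(\tilde x),\tilde x)$. Hence the derivative of $\mathcal S$ along any segment is strictly increasing, and $\mathcal S$ is strictly convex.

### Lipschitz graphs (item 3)

The purpose is to turn the one-sided inequality of Lemma 7 into a two-sided one by a change of projection. For $\mathfrak N^+$ let $P(z)=x-\psi$. For $z,w\in\mathfrak N^+$ with difference $(\Delta\psi,\Delta x)$,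
$$|P(z)-P(w)|^2=|\Delta x|^2+|\Delta\psi|^2-2\langle\Delta\psi,\Delta x\rangle\ge|z-w|^2,$$
and $|P(z)-P(w)|\le\sqrt2|z-w|$. The map $G(x)=x-\Phi(x)$ is continuous and $|G(x)-G(\tilde x)|\ge|x-\tilde x|$. So $G$ is injective, its image is closed (if $G(x^n)$ converges, $x^n$ is Cauchy), and its image is open by invariance of domain. Hence $G(\mathbb R^k)=\mathbb R^k$, and $P:\mathfrak N^+\to\mathbb R^k$ is a bi-Lipschitz bijection. The orthogonal projection of $(\psi,x)$ onto the subspace $\{\psi=-x\}$ is $\frac12(\psi-x,x-\psi)$, of length $|P(z)|/\sqrt2$. So $P$ is this projection up to the factor $\sqrt2$, and $\mathfrak N^+$ is a Lipschitz graph over $\{\psi=-x\}$. For $\mathfrak N^-$ use $P^-(z)=x+\psi$, for which $|P^-(z)-P^-(w)|^2=|z-w|^2+2V(z-w)\ge|z-w|^2$, in the same way: $P^-:\mathfrak N^-\to\mathbb R^k$ is a bi-Lipschitz bijection.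

### Linear growth (item 4)

The upper bound is Lemma 2(i): $\lambda(z(t))\le2C_0t$ for $t\ge\lambda(z(0))$, $t>0$.

**Step 1: growth inside $\mathfrak N^-$.** By the mirror of Lemma 6, a point $w'\in\mathfrak N^-\setminus\{0\}$ left the origin at most $2\tau\lambda(w')$ time units earlier. For $w\in\mathfrak N^-\cap S$ and $t\ge0$ take $w'=\varphi^t(w)$, nonzero since $V(w')\ge V(w)>0$. It was at $w\ne0$ only $t$ time units earlier, so $t\le2\tau\lambda(\varphi^t(w))$. With $t_1=8\tau$ we get $\lambda(\varphi^{t_1}(w))\ge4$.

**Step 2: the same near $\mathfrak N^-$.** If $y^n\to w\in\mathfrak N^-\cap S$, every limit of the curves $\varphi^s(y^n)$ is a solution from $w$ on $[0,\infty)$ (Lemma 2), and it equals $\varphi^s(w)$ because the latter never vanishes for $s\ge0$. So $(s,y)\mapsto\varphi^s(y)$ is continuous at the points of the compact set $[0,t_1]\times(\mathfrak N^-\cap S)$. Let $2c_1>0$ be the minimum of $\lambda(\varphi^s(w))$ there. By a compactness argument there is $\delta>0$ such that $y\in S$ and $\operatorname{dist}(y,\mathfrak N^-\cap S)<\delta$ imply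 $\lambda(\varphi^s(y))\ge c_1$ on $[0,t_1]$ and $\lambda(\varphi^{t_1}(y))\ge2$: a sequence of counterexamples with distances tending to $0$ would have a limit $(s,w)$ with $\lambda(\varphi^s(w))\le c_1$, or $w$ with $\lambda(\varphi^{t_1}(w))\le2$. The numbers $\tau,t_1,c_1$ depend only on $k,\beta$.

**Step 3: doubling along the trajectory.** Let $z(t)$ be a trajectory not in $\mathfrak N^+$, $\lambda(t)=\lambda(z(t))$. The convergence proof for $t\to+\infty$ in Theorem A used only $z_0\notin\mathfrak N^+$, so there is $s_0>0$ with $\operatorname{dist}(\pi(z(t)),\mathfrak N^-\cap S)<\delta$ and $z(t)\ne0$ for $t\ge s_0$. Put $s_{n+1}=s_n+t_1\lambda(s_n)$. By homogeneity $\lambda(s_n+\lambda(s_n)s)=\lambda(s_n)\,\lambda\big(\varphi^s(\pi(z(s_n)))\big)$. So $\lambda(s_{n+1})\ge2\lambda(s_n)$, and $\lambda(t)\ge c_1\lambda(s_n)$ on $[s_n,s_{n+1}]$. Then $s_n\to\infty$, and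
$$s_{n+1}-s_0=t_1\sum_{j\le n}\lambda(s_j)\le2t_1\lambda(s_n).$$
For $t\in[s_n,s_{n+1}]$ this gives $\lambda(t)\ge\frac{c_1}{2t_1}(s_{n+1}-s_0)\ge\frac{c_1}{2t_1}(t-s_0)$, which is at least $\frac{c_1}{4t_1}t$ for $t\ge2s_0$. The case $t\to-\infty$ follows by reversal.

### A distance function that does not increase (item 5)

**Step 1: $F$ is finite and homogeneous.** Let $v_0=\min_{\mathfrak N^-\cap S}V>0$, so $V(w)\ge v_0\lambda(w)^{2k+1}$ on $\mathfrak N^-$. For $w\in\mathfrak N^-$,
$$-V(z-w)=-V(z)-V(w)+\langle\psi_z,x_w\rangle+\langle\psi_w,x_z\rangle\le-V(z)-v_0\lambda(w)^{2k+1}+\sum_{j=1}^{2k}\lambda(z)^{2k+1-j}\lambda(w)^j,$$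
where we used $|z_j||w_{2k+1-j}|\le\lambda(z)^{2k+1-j}\lambda(w)^j$ for $1\le j\le2k$. The negative term has the highest power of $\lambda(w)$, so the supremum is finite. Homogeneity follows from that of $V$ and the invariance of $\mathfrak N^-$.

**Step 2: $F$ controls the distance.** By item 3 there is $w\in\mathfrak N^-$ with $x_w+\psi_w=x_z+\psi_z$. For $z-w=(\Delta\psi,\Delta x)$ we have $\Delta\psi=-\Delta x$, so $V(z-w)=-|\Delta x|^2$ and
$$|z-w|^2=2|\Delta x|^2=-2V(z-w)\le2F(z).$$
Hence $F\ge0$ and $\operatorname{dist}(z,\mathfrak N^-)^2\le2F(z)$. If $F(z)=0$, then $z\in\mathfrak N^-$ because $\mathfrak N^-$ is closed. Conversely, for $z\in\mathfrak N^-$ Lemma 7 gives $-V(z-w)\le0$ for all $w\in\mathfrak N^-$, with equality at $w=z$, so $F(z)=0$.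

**Step 3: $F$ does not increase along trajectories.** Let $t>0$, $w\in\mathfrak N^-$. The curve $s\mapsto\varphi^{s-t}(w)$ on $[0,t]$ is a solution in $\mathfrak N^-$ from $\varphi^{-t}(w)$ to $w$. Comparing it with $\varphi^s(z)$ by (5),
$$-V(\varphi^t(z)-w)\le-V(z-\varphi^{-t}(w))\le F(z).$$
Take the supremum over $w$.

**Step 4: the bounds (9).** The first inequality is $\operatorname{dist}(z(t),\mathfrak N^-)^2\le2F(z(t))\le2F(z(0))$. For the second, apply Step 2 to $\pi(z(t))$ and use $F(\pi(z(t)))=\lambda(z(t))^{-(2k+1)}F(z(t))$. Off $\mathfrak N^+$, item 4 turns the second bound into $O(t^{-(k+1/2)})$.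

**Step 5: from Euclidean distance to angular distance.** The nearest point of $\mathfrak N^-$ need not lie on $S$, and moving it there costs something. Let $z'\in S$, $w'\in\mathfrak N^-$, $|z'-w'|\le\delta$ with $\delta\le1$ small. The exponents in $\rho$ lie in $[1/k,2]$. For an exponent $p\le1$ use $\big||a|^p-|b|^p\big|\le|a-b|^p$, and for $p\in(1,2]$ the local Lipschitz bound. Hence $|\rho(w')-1|\le C\delta^{1/k}$. For small $\delta$ this makes $w'\ne0$ and $|\lambda(w')-1|\le C\delta^{1/k}$, hence $|\pi(w')-w'|=|\mathfrak g_{1/\lambda(w')}w'-w'|\le C\delta^{1/k}$ and $|\pi(w')-z'|\le C\delta^{1/k}$, with constants changing from line to line. Since $\pi(w')\in\mathfrak N^-\cap S$, taking $z'=\pi(z(t))$ and $\delta=O(t^{-(k+1/2)})$ gives the angular rate $O(t^{-1-1/(2k)})$.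

**Step 6: a conserved quantity bounds the distance from below.** On a trajectory, while $z\ne0$, the zeros of $\psi_k$ are isolated, so $\max(\psi_k,\beta\psi_k)$ has derivative $u\dot\psi_k$ a.e. From (10) and (8),
$$\dot H=x_1x_2-\sum_{i=2}^{k-1}\psi_{i-1}x_{i+1}+\sum_{i=1}^{k-2}\psi_ix_{i+2}+\psi_{k-1}u-u\psi_{k-1}-x_1x_2=0 ,$$
since the two sums are equal. So $H$ is constant. The weight of $\psi_i$ under $\mathfrak g_\mu$ is $k+i$ and that of $x_i$ is $k+1-i$, so $H(\mathfrak g_\mu z)=\mu^{2k}H(z)$. On $\mathfrak N^\pm$ we have $H=0$, since the trajectories there reach or leave $0$. $H$ is locally Lipschitz; let $L$ be its Lipschitz constant on a ball about $0$ of radius greater than $2\max_S|\cdot|$. As $0\in\mathfrak N^-$, a point of $\mathfrak N^-$ nearest to $\pi(z(t))$ lies in this ball. Hence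
$$|H|\,\lambda(z(t))^{-2k}=|H(\pi(z(t)))|\le L\operatorname{dist}(\pi(z(t)),\mathfrak N^-).$$
If $H\ne0$ the trajectory is not in $\mathfrak N^\pm$. Since $\lambda(z(t))\le Ct$ for large $t$, the lower bound follows with $c'=C^{-2k}/L$.

The mirrored statements come from applying all this to $Rz(-t)$. The mirrored function is $F(Rz)=\sup_{w\in\mathfrak N^+}V(z-w)$. Also $H\circ R=H$: $R$ multiplies $\psi_ix_{i+1}=\pm z_{k+1-i}z_{k+i+1}$ by $(-1)^{(k+2-i)+(k+i+2)}=1$ and leaves $z_1$ and $x_1^2$ unchanged.

### Why $\beta$ must be negative (item 6)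

Say that a function has at most $n$ sign changes if there are no points $t_0<\dots<t_{n+1}$ at which its values are nonzero with alternating signs. If $f'$ has at most $n$ sign changes, then $f$ has at most $n+1$: otherwise $f$ alternates at some $t_0<\dots<t_{n+2}$, and the mean value theorem gives points $\xi_i\in(t_i,t_{i+1})$, $0\le i\le n+1$, at which $f'$ is nonzero with alternating signs.

Let $0\le\beta<1$. Then $\dot z_{2k}\ge0$ a.e., so $z_{2k}$ is nondecreasing and has at most one sign change. Since $z_i$ is the derivative of $z_{i-1}$, going down the chain $z_{2k-1}$ has at most $2$ sign changes, and so on, up to at most $2k$ for $z_1$. So a trajectory has at most $2k$ switches: the signs just before and just after $n$ switching instants form a sequence with at least $n$ alternations. Switches cannot accumulate, no chattering trajectory exists, and the conjecture, which asks for chattering trajectories in $\mathfrak N^\pm$, fails. $\blacksquare$
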